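\title{Packings of unit disks whose convex hull has least area}

\begin{abstract}
Among all packings of $n\ge2$ nonoverlapping unit disks in the plane we determine those whose convex hull has least area. They are exactly the Groemer packings of minimal perimeter: the centers are the points of a triangular lattice in a convex lattice polygon with sides in the lattice directions, and the perimeter of the polygon is as small as possible for $n$ points. The least area therefore equals Wegner's lower bound when a Groemer packing attains that bound, and exceeds it by $2-\sqrt3$ otherwise. The proof compares a weighted count of short distances with an area estimate on a Delaunay triangulation, and shows that a non-collinear packing whose area is less than $2-\sqrt3$ above Wegner's bound has the combinatorial structure of a lattice polygon.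
\end{abstract}

\section{The problem and the results}\label{sec:intro}

Place $n\ge2$ unit disks in the plane so that no two overlap, and let $D$ be the convex hull of their union. How small can the area $A(D)$ be, and which arrangements are best?

Only the centers matter. We call a finite set $X$ in the plane a \emph{packing} if distinct points of $X$ are at distance at least $2$, and we write $n=|X|$ and $C=\operatorname{conv}X$. The hull $D$ is the set of points at distance at most $1$ from $C$, so Steiner's formula gives
\[
A(D)=\Phi(C)+\pi,\qquad \Phi(C)=A(C)+\operatorname{per}(C),
\]
where $\operatorname{per}$ is the perimeter and a segment counts with twice its length. A row of touching disks has no area term but pays $\Phi=4(n-1)$ in perimeter. A compact piece of the triangular lattice pays slightly less per disk, namely the area $2\sqrt3$ of two equilateral triangles of side $2$, plus a boundary term. This suggests the following candidates.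

Fix a triangular lattice $L$ of edge length $2$. The equilateral triangles of side $2$ with vertices in $L$ tile the plane; we call them \emph{tiles}.

\begin{definition}
A packing $X$ is a \emph{Groemer packing} if, for some position of $L$, we have $X=L\cap P$ for a convex polygon $P$ with vertices in $L$ and sides parallel to edges of $L$; the polygon may degenerate to a segment. Put $p=\frac12\operatorname{per}(P)$. Let $g(n)$ be the least value of $p$ among all Groemer packings of $n$ points. A Groemer packing has \emph{minimal perimeter} if $p=g(n)$.
\end{definition}

If $P$ is a segment, then $p=2(n-1)$. If $P$ is two-dimensional, its sides lie on lattice lines, so $P$ is a union of tiles, and $p$ is the number of centers on its boundary. With $t$ tiles and $E$ edges, counting sides of tiles gives $3t=2E-p$ and Euler's formula gives $n-E+t=1$. Hence $t=2n-2-p$, $E=3n-3-p$, and $\Phi=\sqrt3\,t+2p$. In both cases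
\[
A(D)=2\sqrt3\,(n-1)+\kappa\,p+\pi,\qquad \kappa=2-\sqrt3 .
\]
For an arbitrary packing we measure the area on the same scale by setting
\begin{equation}\label{eq:q}
q(X)=\frac{\Phi(C)-2\sqrt3\,(n-1)}{\kappa},\qquad\text{so that}\qquad A(D)=2\sqrt3\,(n-1)+\kappa\,q(X)+\pi .
\end{equation}
Thus $q(X)=p$ for a Groemer packing, and minimizing $A(D)$ means minimizing the real number $q(X)$.

How small can $p$ be? The regular hexagon with $k$ lattice edges on each side has $n=3k^2+3k+1$ and $p=6k$, and these satisfy $12n-3=(p+3)^2$. Accordingly, put
\[
F(t)=\sqrt{12t-3}-3\quad(t\ge1),\qquad \omega(n)=\lceil F(n)\rceil .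
\]
For $n=2,\dots,7$ we have $\omega(n)=2,3,4,5,6,6$, and these values are attained by the segment, the tile, the rhombus, the trapezoid with rows of $3$ and $2$ points, the triangle of side $4$, and the hexagon with its center. Let $D_n$ be the convex hull of an optimal packing of $n$ disks. The following two results bound $A(D_n)$ from both sides.

\begin{theorem}[Wegner; {\cite[Theorem 4.3.1]{Book}}]\label{thm:wegner}
If $D$ is the convex hull of $n\ge2$ nonoverlapping unit disks, then
$A(D)\ge 2\sqrt3\,(n-1)+(2-\sqrt3)\,\omega(n)+\pi$.
\end{theorem}

A Groemer packing with $p=\omega(n)$ attains equality and is called a \emph{Wegner packing}. Wegner packings need not be unique (there are two noncongruent ones for $n=18$), and they do not exist for every $n$; the smallest exception is $n=121$ \cite{Book}.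

\begin{theorem}[B\"or\"oczky Jr.--Ruzsa; {\cite[Lemma 4.3.2]{Book}}]\label{thm:br}
For every $n\ge2$ we have $A(D_n)\le 2\sqrt3\,(n-1)+(2-\sqrt3)(\omega(n)+1)+\pi$. More precisely, whenever no Wegner packing of $n$ disks exists, there is a Groemer packing of $n$ disks with $p=\omega(n)+1$.
\end{theorem}

So the least value of $q$ lies in the interval $[\omega(n),\omega(n)+1]$. If a Wegner packing exists, it is $\omega(n)$. If none exists, nothing said so far prevents a slightly distorted arrangement from reaching a value strictly inside the interval. The problem posed in \cite{Book} is to decide whether, for every $n$, the area $A(D_n)$ is the area of a Groemer packing of minimal perimeter, that is, whether equality always holds in Theorem~\ref{thm:wegner} or in Theorem~\ref{thm:br}. The answer is yes.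

\begin{theorem}\label{thm:main}
For every $n\ge2$ and every packing $X$ of $n$ unit disks, $q(X)\ge g(n)$. Hence
\[
A(D_n)=2\sqrt3\,(n-1)+(2-\sqrt3)\,g(n)+\pi
\]
is the area for a Groemer packing of minimal perimeter. Equality holds in Theorem~\ref{thm:wegner} if a Wegner packing of $n$ disks exists, and in Theorem~\ref{thm:br} otherwise.
\end{theorem}

\begin{theorem}\label{thm:class}
The equality $q(X)=g(n)$ holds exactly for the Groemer packings of minimal perimeter.
\end{theorem}

Theorem~\ref{thm:main} rests on a gap statement. The \emph{contact graph} of a packing joins the pairs of centers at distance exactly $2$.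

\begin{theorem}\label{thm:gap}
If a packing $X$ of $n\ge 2$ disks has $q(X)<\omega(n)+1$, then a Wegner packing of $n$ disks exists. If moreover $X$ is not collinear, there is a Wegner packing whose contact graph is isomorphic to the graph of pairs of $X$ at distance less than $2\sqrt2$.
\end{theorem}

Of the quoted results we use only the second sentence of Theorem~\ref{thm:br}, in the proofs of Theorems~\ref{thm:main} and~\ref{thm:class}. Theorem~\ref{thm:wegner} is reproved on the way.

\section{Short distances and the idea of the proof}\label{sec:idea}

To produce a Wegner packing from a packing $X$ that is merely almost as good, we need a combinatorial object attached to $X$ that survives small distortions. The contact graph does not. We replace it by a graph of short distances, in which a stretched edge is kept but penalized.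

One inequality will be used throughout. If a triangle has sides $r,s\ge2$ enclosing the angle $\alpha$, its third side $t$ satisfies $t^2=(r-s)^2+4rs\sin^2(\alpha/2)$, so
\begin{equation}\label{eq:third}
t\ge 4\sin(\alpha/2).
\end{equation}
In particular, among points of a packing a right angle is opposite a side of length at least $2\sqrt2$, and an obtuse angle is opposite a side longer than $2\sqrt2$.

Let $G=G(X)$ be the graph on $X$ whose edges are the segments between pairs at distance less than $2\sqrt2$. It is a plane graph. Indeed, a point of $X$ in the interior of an edge would force the edge to have length at least $4$. If two edges crossed, they would be the diagonals of a convex quadrilateral; one of its angles is at least $90^\circ$, and by \eqref{eq:third} the diagonal opposite to it has length at least $2\sqrt2$.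

Put $\tau=2\sqrt2-2$ and, for $r\ge2$,
\[
\delta(r)=\min\Bigl\{1,\frac{r-2}{\tau}\Bigr\},\qquad w(r)=1-\delta(r).
\]
The \emph{stretch} $\delta$ grows linearly from $0$ at contact to $1$ at the threshold $2\sqrt2$, and the \emph{weight} $w$ falls from $1$ to $0$. For a segment $e$ we write $\delta(e)=\delta(|e|)$ and $w(e)=w(|e|)$. Let $E$ be the number of edges of $G$, and put
\[
B=3n-3-E,\qquad \Delta=\sum_{e\in G}\delta(e),\qquad W=\sum_{e\in G}w(e)=E-\Delta .
\]
In $L$ the next distance after $2$ is $2\sqrt3>2\sqrt2$, so for a Groemer packing $G$ is the contact graph and $\Delta=0$; the counts $E=3n-3-p$ and, for a segment, $E=n-1$ show that $B=p$. Thus the integer $B$ is a combinatorial substitute for $p$, and $q$ is a metric one.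

\begin{example}\label{ex:rhombus}
Let $X$ be the vertex set of a rhombus of side $2$ whose short diagonal has length $r\in[2,2\sqrt2]$. Its area $a(r)=\frac12r\sqrt{16-r^2}$ is concave on this interval, since $a''(r)=r(r^2-24)(16-r^2)^{-3/2}<0$, and $a(2)=2\sqrt3$, $a(2\sqrt2)=4$. Comparing with the chord gives $a(r)\ge2\sqrt3+2\kappa\,\delta(r)$. Since $8-4\sqrt3=4\kappa$,
\[
q(X)=4+\frac{a(r)-2\sqrt3}{\kappa}\ \ge\ 4+2\delta(r).
\]
For $r<2\sqrt2$ the graph $G$ consists of the four sides and the short diagonal, so $B=4$, $\Delta=\delta(r)$, and the inequality reads $q\ge B+2\Delta$. Stretching the diagonal all the way removes \emph{one} unit from the weighted edge count $W$ but adds \emph{two} units to $q$. At the square the diagonal leaves $G$. Then $B=5$, $\Delta=0$ and $q=6$; the missing unit is recovered by counting the diagonal as a long edge of a triangulation of $X$.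
\end{example}

The discrepancy between one and two is the mechanism of the proof. We shall prove, for the packings that matter,
\begin{equation}\label{eq:two}
B+\Delta\ge\omega(n),\qquad q\ge B+\ell+2\Delta+\Lambda,
\end{equation}
where the integer $\ell\ge0$ counts long edges of a triangulation and $\Lambda\ge0$ accounts for obtuse triangles along the boundary. Together they give $q\ge\omega(n)$. They give more. If $B=\omega(n)-j$ with $j\ge1$, then $\Delta\ge j$ and $q\ge\omega(n)+j$; and if $B\ge\omega(n)+1$, then $q\ge\omega(n)+1$. So $q<\omega(n)+1$ forces $B=\omega(n)$, $\ell=0$ and $2\Delta+\Lambda<1$: the graph $G$ has exactly as many edges as a Wegner packing, and the total stretch is small. With the factor $1$ in place of $2$ nothing beyond $q\ge\omega(n)$ would follow.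

The first inequality of \eqref{eq:two} is proved in Section~\ref{sec:count}, the second in Sections~\ref{sec:complex} and~\ref{sec:area}. Section~\ref{sec:rigid} shows that small $\Delta$ and $\Lambda$ allow us to replace every triangle by a tile and obtain a convex lattice polygon with $p=B$. The theorems follow in Sections~\ref{sec:proofs} and~\ref{sec:minimizers}.

\section{A weighted count of short distances}\label{sec:count}

The inequality $B\ge\omega(n)$ is false in general. For the vertices and the center of a regular pentagon of circumradius $2$, the sides have length $4\sin36^\circ\approx2.35$ and belong to $G$, the diagonals have length $4\sin 72^\circ>2\sqrt2$ and do not, so $E=10$ and $B=5<6=\omega(6)$. Here $\Delta>2$: extra edges are paid for by stretch. The local reason is that two edges at a point can make an angle below $60^\circ$ only if one of them is stretched.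

\begin{lemma}\label{lem:angle}
Let $e=xy$ and $e'=xz$ be distinct edges of $G$, and let $\alpha$ be the angle of a sector at $x$ bounded by $e$ and $e'$. Then
\[
\alpha\ \ge\ 60^\circ-30^\circ\bigl(\delta(e)+\delta(e')\bigr)=60^\circ\cdot\tfrac12\bigl(w(e)+w(e')\bigr).
\]
\end{lemma}

\begin{proof}
We may assume $\alpha<60^\circ$, and $r\ge s$ for $r=|e|$, $s=|e'|$. Since $|yz|\ge2$, the law of cosines gives
\[
\cos\alpha\le\frac{r^2+s^2-4}{2rs}=\frac{s}{2r}+\frac{r^2-4}{2rs}.
\]
The derivative of the right side in $s$ is $\frac1{2r}\bigl(1-\frac{r^2-4}{s^2}\bigr)$, which is positive because $r^2-4<4\le s^2$. Replacing $s$ by $r$ gives $\cos\alpha\le1-2/r^2$, that is, $\alpha\ge2\arcsin(1/r)$. The function $2\arcsin(1/r)$ equals $\pi/3$ at $r=2$ and has derivative $-2/(r\sqrt{r^2-1})\ge-1/\sqrt3$ for $r\ge2$. Since $\tau<0.83<\pi\sqrt3/6$, we get in radians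
\[
\alpha\ge\frac\pi3-\frac{r-2}{\sqrt3}\ge\frac\pi3-\frac\pi6\cdot\frac{r-2}\tau=\frac\pi3-\frac\pi6\,\delta(e).\qedhere
\]
\end{proof}

\begin{proposition}\label{prop:count}
Every packing $X$ of $n\ge1$ points satisfies $B+\Delta\ge\omega(n)$.
\end{proposition}

Since touching pairs have weight $1$, this contains the bound $3n-3-\omega(n)$ for the number of contacts. The proof peels off the outer cycle of $G$. The angles of that cycle limit the weight of the edges that are lost, and its length limits the number of points that are lost.

\begin{proof}
Write $f(X)=B+\Delta=3n-3-W(X)$. We use induction on $n$; note that for $X'\subset X$ the graph $G(X')$ is the subgraph of $G(X)$ induced on $X'$. For $n=1$ we have $f=0=\omega(1)$, and for $n=2$ we have $f\ge3-1=\omega(2)$. Let $n\ge3$. The function $t\mapsto F(1+t)$ is concave on $[0,\infty)$ and vanishes at $0$, so it is subadditive: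
\begin{equation}\label{eq:sub}
F(n_1)+F(n_2)\ge F(n_1+n_2-1)\qquad(n_1,n_2\ge1).
\end{equation}

\emph{$G$ is disconnected.} Split $X$ into nonempty parts $X_1,X_2$ of sizes $n_1,n_2$ with no edge between them. Then $f(X)=f(X_1)+f(X_2)+3\ge\omega(n_1)+\omega(n_2)+3$. By \eqref{eq:sub} this integer is at least $F(n-1)+3$, and
\[
F(n)-F(n-1)=\frac{12}{\sqrt{12n-3}+\sqrt{12n-15}}<3 .
\]
An integer that is at least $F(n)$ is at least $\omega(n)$.

\emph{$G$ is connected and has a cut vertex.} Write $X=X_1\cup X_2$, where the parts share only the cut vertex, every edge lies in one part, $n_1+n_2=n+1$ and $n_i<n$. Then $f(X)=f(X_1)+f(X_2)\ge\omega(n_1)+\omega(n_2)$, an integer that is at least $F(n)$ by \eqref{eq:sub}.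

\emph{$G$ is $2$-connected.} In a $2$-connected plane graph every face is bounded by a cycle. Let the outer face be bounded by the cycle $x_1,\dots,x_b$. It encloses a simple polygon that contains all edges of $G$, with interior angles $\beta_i$ of sum $(b-2)180^\circ$. If $G$ has $t$ bounded faces, then $2E\ge3t+b$ and $n-E+t=1$, so $E\le3n-3-b$ and
\begin{equation}\label{eq:fb}
f(X)\ge3n-3-E\ge b .
\end{equation}
Let $X'=X\setminus\{x_1,\dots,x_b\}$ and $n'=n-b$. If $n'=0$, then $f\ge n\ge\omega(n)$, because $(n+3)^2-(12n-3)=(n-3)^2+3>0$. Let $n'\ge1$. The edges at $x_i$ cut the angle $\beta_i$ into sectors. Adding Lemma~\ref{lem:angle} over these sectors, we find that $\beta_i/60^\circ$ is at least half the weight of the two cycle edges at $x_i$ plus the full weight of the other edges at $x_i$. Now add over $i$. Each cycle edge and each edge from the cycle to $X'$ is counted with its weight once, and each chord of the cycle twice. As weights are nonnegative, $3(b-2)\ge W(X)-W(X')$. Therefore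
\begin{equation}\label{eq:peel}
f(X)\ge 3n-3-W(X')-3b+6=f(X')+6\ge\omega(n')+6 .
\end{equation}
Suppose $f(X)<p:=\omega(n)$. By \eqref{eq:fb} and \eqref{eq:peel}, the integers $b$ and $\omega(n')+6$ are at most $p-1$. The second bound gives $\sqrt{12(n-b)-3}\le p-4$, so
\[
12n-3\le12(p-1)+(p-4)^2=(p+2)^2 .
\]
This says $F(n)\le p-1$, contradicting $p=\lceil F(n)\rceil$.
\end{proof}

\section{A complex that contains the short edges}\label{sec:complex}

To compare $q$ with $B$ and $\Delta$ we cut $C$ into triangles with vertices in $X$, among whose sides all edges of $G$ occur, and estimate areas. From here to the end of Section~\ref{sec:rigid}, $X$ is not collinear.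

A \emph{triangulation} of $C$ with vertex set $X$ is a finite family of nondegenerate triangles with union $C$, whose vertices form the set $X$, and any two of which meet in a common side, a common vertex, or not at all. It is a \emph{Delaunay triangulation} if the open circumdisk of each triangle contains no point of $X$. One exists: lift $X$ to the paraboloid $z=x^2+y^2$, project the lower faces of the convex hull of the lifted points, and cut the resulting cyclic polygons by diagonals. We fix one and call its triangles and edges \emph{Delaunay}. Points of $X$ on a circumcircle are allowed.

\begin{lemma}\label{lem:delaunay}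
Every edge of $G$ is a Delaunay edge.
\end{lemma}

\begin{proof}
Let $|xy|<2\sqrt2$ and let $U$ be the closed disk with diameter $xy$. A third point $z\in X\cap U$ would see $xy$ under an angle of at least $90^\circ$, which \eqref{eq:third} forbids. Suppose $xy$ is not a Delaunay edge. The segment $xy$ does not start along an edge $xv$: otherwise $v$ would lie in $U$, or the vertex $y$ would lie in the interior of the edge $xv$. So the segment enters the interior of a triangle $xuv$, and since $y$ is not a point of this triangle, it crosses $uv$ at an interior point $m$ strictly between $x$ and $y$. Recall that for a point $m$ inside a circle, the product of the distances from $m$ to the two ends of a chord through $m$ is the same for all chords. Apply this to the circumcircle of $xuv$: as $y$ is not in the open circumdisk, $|mu|\,|mv|\le|mx|\,|my|$. Apply it to $U$: as $u,v\notin U$, $|mu|\,|mv|>|mx|\,|my|$. This is a contradiction.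
\end{proof}

\subsection*{Obtuse triangles and their parents}
The difficulty is with obtuse triangles, whose area can be smaller than that of a tile although one side is long. Such a triangle must borrow from its neighbor across the long side, if there is one. For an obtuse Delaunay triangle $T$ (one with an angle greater than $90^\circ$) let $e(T)$ be its longest side; $|e(T)|>2\sqrt2$ by \eqref{eq:third}. If $e(T)\not\subset\partial C$, the other Delaunay triangle at $e(T)$ is the \emph{parent} $T^+$ of $T$, and $T$ is a \emph{child} of $T^+$. Let $R(T)$ denote the circumradius.

\begin{lemma}\label{lem:parent}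
The angle of $T^+$ opposite $e(T)$ is acute, and $R(T^+)\ge R(T)$. If $T^+$ is obtuse, then $e(T^+)$ is strictly longer than $e(T)$.
\end{lemma}

\begin{proof}
By the inscribed angle theorem, an angle of a triangle is acute if its vertex and the circumcenter lie on the same side of the opposite side, and obtuse if they lie on different sides. Let $e(T)$ have endpoints $(\pm h,0)$, with $T$ above and $T^+$ below the horizontal axis. The circumcenter of $T$ is $(0,-k)$ with $k>0$. Let $(0,-k')$ be the circumcenter of $T^+$ and $(x,y)$, $y<0$, its third vertex. This vertex lies on the circumcircle of $T^+$ and not inside that of $T$: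
\[
x^2+y^2-h^2+2yk'=0\le x^2+y^2-h^2+2yk .
\]
As $y<0$, we get $k'\ge k>0$. So the angle at $(x,y)$ is acute and $R(T^+)^2=h^2+k'^2\ge R(T)^2$. If $T^+$ is obtuse, its obtuse angle is opposite another side, and that side is strictly the longest.
\end{proof}

Hence the chain $T,T^+,T^{++},\dots$ of an obtuse triangle is finite. It ends either at a non-obtuse triangle or at an obtuse triangle whose longest side lies on $\partial C$. In the second case there is nobody to borrow from, and we call $T$ \emph{marginal}. Let $\mathcal M$ be the set of marginal triangles. If $T$ is marginal and has a parent, the parent is marginal. If $T$ is obtuse and not marginal, it has a parent, which is not marginal.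

\begin{example}\label{ex:bent}
Let $X$ consist of three points forming a triangle $T$ with two sides of length $2$ and an obtuse angle $\gamma$ between them. Then $T$ is marginal, $\Phi=2\sin\gamma+4+4\sin(\gamma/2)$, and
$q=4+\kappa^{-1}\bigl(2\sin\gamma-4+4\sin(\gamma/2)\bigr)$. As $\gamma\to180^\circ$ this tends to the value $4$ of the row of three disks. The packing should be compared with the path of two edges, not with a tile, and this suggests deleting $T$ together with its long side.
\end{example}

\subsection*{Collapsing the marginal triangles}
Distinct obtuse triangles have distinct longest sides: if $e(T)=e(T')$ with $T\ne T'$, then $T'=T^+$, contrary to Lemma~\ref{lem:parent}. Remove the marginal triangles in order of decreasing $|e(T)|$, deleting each time the interior of $T$ and the open side $e(T)$. A marginal parent is removed before its children. So when $T$ is removed, $e(T)$ belongs to no other remaining triangle, and all sides of $T$ are still present (a side of $T$ removed earlier would be $e(T')$ for a child $T'$ of $T$). Such a step is an \emph{elementary collapse}: pushing $T$ in from $e(T)$ onto its other two sides is a deformation retraction. The remaining complex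 $K$ is therefore contractible, like $C$. Its vertex set is $X$, its triangles are the non-marginal Delaunay triangles, and it contains all edges of $G$, because the removed edges are longer than $2\sqrt2$. Let $\ell$ be the number of edges of $K$ of length at least $2\sqrt2$; the other edges of $K$ are exactly those of $G$.

Let $t_e\in\{0,1,2\}$ be the number of triangles of $K$ at the edge $e$, let $E_K$ and $F_K$ be the numbers of edges and triangles, and put
\[
\Phi(K)=\sum_{T\in K}A(T)+\sum_{e\in K}(2-t_e)|e|,\qquad b_K=\sum_{e\in K}(2-t_e)=2E_K-3F_K .
\]
An edge in no triangle is counted twice, as the segment is in the perimeter. A collapse removes one edge and one triangle, so Euler's formula $n-E_K+F_K=1$ passes from the triangulation to $K$. It gives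
\begin{equation}\label{eq:euler}
F_K=2n-2-b_K,\qquad b_K=3n-3-E_K=B-\ell .
\end{equation}
For the full triangulation the expression $\Phi$ is $A(C)+\operatorname{per}(C)=\Phi(C)$. Removing a triangle $T$ with legs $a,b$, longest side $c$ and obtuse angle $\gamma$ deletes the terms $A(T)$ and $c$ and adds $a+b$, so it lowers $\Phi$ by $\lambda(T)=A(T)-(a+b-c)$.

\begin{lemma}\label{lem:lambda}
With $\psi=180^\circ-\gamma\in(0^\circ,90^\circ)$ we have $\lambda(T)\ge2\sin\psi-4+4\cos(\psi/2)>0$.
\end{lemma}

\begin{proof}
From $(a+b)^2-c^2=2ab(1+\cos\gamma)$ we get
\[
\lambda(T)=\frac{ab}2\Bigl[\sin\gamma-\frac{4(1+\cos\gamma)}{a+b+c}\Bigr].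
\]
Let $s=\sin(\gamma/2)$ and $s'=\cos(\gamma/2)$, so $s>s'>0$. By \eqref{eq:third}, $a+b+c\ge4+4s$, and $1+\cos\gamma=2(1-s^2)$. So the bracket is at least
\[
\sin\gamma-2(1-s)=2ss'-\frac{2s'^2}{1+s}=2s'\Bigl(s-\frac{s'}{1+s}\Bigr)>0 .
\]
As $ab/2\ge2$, we obtain $\lambda(T)\ge2\sin\gamma-4+4\sin(\gamma/2)$, which is the claim.
\end{proof}

Example~\ref{ex:bent} shows that the bound is attained for $a=b=2$. Put
\[
\Lambda=\frac1\kappa\sum_{T\in\mathcal M}\lambda(T)\ \ge0,
\]
so that $\Phi(C)=\Phi(K)+\kappa\Lambda$, and $\Lambda=0$ only if $K$ is the full triangulation of $C$. For a triangle $T$ with sides $e_1,e_2,e_3$ define the \emph{surplus}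
\[
\sigma(T)=A(T)-\sqrt3-\kappa\bigl(\delta(e_1)+\delta(e_2)+\delta(e_3)\bigr).
\]
It vanishes for a tile, and for half a square of side $2$, where $2-\sqrt3-\kappa=0$.

\begin{lemma}\label{lem:identity}
$\displaystyle \kappa\bigl(q-B-\ell-2\Delta-\Lambda\bigr)=\sum_{T\in K}\sigma(T)+\sum_{e\in K}(2-t_e)\bigl(|e|-2-\kappa\,\delta(e)\bigr).$
\end{lemma}

\begin{proof}
Since each edge $e$ occurs in $t_e$ triangles, the right side equals
\[
\Phi(K)-\sqrt3\,F_K-2b_K-2\kappa\sum_{e\in K}\delta(e).
\]
By \eqref{eq:euler}, $\sqrt3\,F_K+2b_K=2\sqrt3(n-1)+\kappa b_K=2\sqrt3(n-1)+\kappa(B-\ell)$. The $\ell$ long edges have $\delta=1$, so $\sum_{e\in K}\delta(e)=\Delta+\ell$. Finally $\Phi(K)=\Phi(C)-\kappa\Lambda$, and \eqref{eq:q} gives the left side.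
\end{proof}

\section{The area inequality}\label{sec:area}

It remains to show that the total surplus is nonnegative. An obtuse triangle with legs $2$ and angle $\gamma$ has $\sigma=2\sin\gamma-2<0$, and the deficit grows with $\gamma$. To bound it we need a bound on the angles. Call $X$ \emph{saturated} if every point of $C$ is at distance less than $2$ from some point of $X$. We shall see in Section~\ref{sec:proofs} that other packings waste more than $12$ units of $q$. Saturation enters only through the next lemma.

\begin{lemma}\label{lem:radius}
If $X$ is saturated, every triangle $T$ of $K$ has $R(T)<2$. All its angles exceed $30^\circ$, and an obtuse angle is less than $120^\circ$.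
\end{lemma}

\begin{proof}
The chain of $T$ ends at a non-obtuse triangle $T^*$ (possibly $T$ itself), whose circumcenter lies in $T^*\subset C$. Some point of $X$ is at distance less than $2$ from this center and is not in the open circumdisk. So $R(T^*)<2$, and $R(T)\le R(T^*)$ by Lemma~\ref{lem:parent}. By the law of sines, an angle opposite a side $t\ge2$ has sine $t/(2R(T))>\frac12$, so it exceeds $30^\circ$. Two such angles leave less than $120^\circ$ for the third.
\end{proof}

The bound fails for marginal triangles, as Example~\ref{ex:bent} shows; this is why they were removed. The triangles of $K$ form a rooted forest: the roots are the non-obtuse triangles, and each obtuse triangle is attached to its parent. Each side of a triangle carries at most one child, and only if it is longer than $2\sqrt2$. The amount that may be passed across a side of length $c$ is $\kappa\,\eta(c)$, where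
\[
\eta(c)=\min\Bigl\{1,\frac{c^2-8}4\Bigr\}\quad(c\ge2\sqrt2),\qquad \eta(c)=0\quad(2\le c\le2\sqrt2).
\]
We show that subtrees need no more than this and that roots can afford it.

\begin{lemma}\label{lem:subtree}
Let $X$ be saturated and let $T\in K$ be obtuse with longest side $c$. The sum of $\sigma$ over $T$ and all its descendants is at least $-\kappa\,\eta(c)$.
\end{lemma}

\begin{proof}
Let $a,b$ be the legs and $\gamma\in(90^\circ,120^\circ)$ the obtuse angle. We use induction on the depth of the subtree.

\emph{$T$ has no child.} From $(a-2)(b-2)\ge0$ we get $\frac12ab\ge2+(a-2)+(b-2)$. Also $\sin\gamma>\sqrt3/2>\kappa/\tau$ and $r-2\ge\tau\delta(r)$. Hence $A(T)\ge2\sin\gamma+\kappa(\delta(a)+\delta(b))$, and since $\delta(c)=1$,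
\[
\sigma(T)\ge2\sin\gamma-\sqrt3-\kappa=2\sin\gamma-2 .
\]
Let $y=|\cos\gamma|<\frac12$. The function $2-2\sqrt{1-y^2}$ is convex, with values $0$ at $y=0$ and $\kappa$ at $y=\frac12$, so $2-2\sin\gamma\le2\kappa y$. Now $2y\le1$, and $c^2=a^2+b^2+2aby\ge8+8y$ gives $2y\le(c^2-8)/4$. So $2y\le\eta(c)$.

\emph{$T$ has a child.} By Lemma~\ref{lem:parent} the angle of $T$ opposite the side shared with a child is acute, so this side is a leg, longer than $2\sqrt2$. The angle opposite such a leg has sine greater than $2\sqrt2/4$, so it exceeds $45^\circ$. Two such angles do not fit beside an obtuse one, so there is exactly one child, and $\gamma<180^\circ-45^\circ-30^\circ=105^\circ$. Then $A(T)\ge2\sqrt2\sin105^\circ=\sqrt3+1$ and $\sigma(T)\ge1-3\kappa$. By induction the subtree of the child contributes at least $-\kappa$. The total is at least $1-4\kappa\ge-\kappa$, as $3\kappa<1$. Finally $c^2>a^2+b^2>12$, so $\eta(c)=1$.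
\end{proof}

\begin{lemma}\label{lem:root}
Let $T$ be a non-obtuse triangle with sides $r_1,r_2,r_3\ge2$. Then $\sigma(T)\ge\kappa\sum_i\eta(r_i)$. If all sides are shorter than $2\sqrt2$ and one is longer than $2$, then $\sigma(T)>0$.
\end{lemma}

\begin{proof}
Write $r_i^2=4+u_i$ with $u_i\ge0$. In the variable $u$, the sum $\delta+\eta$ is
\[
h(u)=\delta(\sqrt{4+u})\quad(0\le u\le4),\qquad h(u)=\min\{2,u/4\}\quad(u\ge4).
\]
With $H=\sum_ih(u_i)$ the claim is $A(T)\ge\sqrt3+\kappa H$. Heron's formula $16A^2=2\sum_{i<j}r_i^2r_j^2-\sum_ir_i^4$ gives $16A^2=48+S(u)$, where
\[
S(u)=8\sum_iu_i+2\sum_{i<j}u_iu_j-\sum_iu_i^2 .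
\]
Also $16(\sqrt3+\kappa H)^2=48+k_1H+k_2H^2$ with $k_1=32\sqrt3\,\kappa=64\sqrt3-96$ and $k_2=16\kappa^2=112-64\sqrt3$. Note that $k_1+k_2=16$, $k_1<14.86$, $k_2<1.15$. We must show
\[
\Gamma(u):=S(u)-k_1H-k_2H^2\ge0
\]
on the convex region $Q=\{u:\ 0\le u_i\le4+u_j+u_k\text{ whenever }\{i,j,k\}=\{1,2,3\}\}$, which describes the non-obtuse triangles. We first move $u$, without increasing $\Gamma$, into one of three explicit cases.

\emph{Truncation at $8$.} On $Q$ we have $\partial S/\partial u_i=2(4+u_j+u_k-u_i)\ge0$. Let $\bar u_i=\min\{u_i,8\}$. Then $\bar u\in Q$: if $u_j\ge8$ or $u_k\ge8$, then $\bar u_i\le8<4+\bar u_j+\bar u_k$; otherwise $\bar u_i\le u_i\le4+u_j+u_k=4+\bar u_j+\bar u_k$. The segment from $u$ to $\bar u$ lies in $Q$ and no coordinate increases along it, so $S(\bar u)\le S(u)$. As $h=2$ on $[8,\infty)$, $H$ is unchanged. So we may assume all $u_i\le8$.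

\emph{Concavity on $[4,8]$.} Suppose $4<u_i<8$, and let $M_i=\min\{8,4+u_j+u_k\}\ge u_i$. As a function of $u_i\in[4,M_i]$ alone, $S$ is concave and $H$ is affine, so $\Gamma$ is concave, and $u_i$ can be replaced by $4$ or by $M_i$ without increasing $\Gamma$. The new point is in $Q$, since the conditions for the other coordinates read $u_j\le8\le4+u_i+u_k$ when $u_i\ge4$. If the new value is $M_i=4+u_j+u_k<8$, we are in case (b) below. Otherwise it is $4$ or $8$, and the number of coordinates in $(4,8)$ has dropped. After at most three steps we are in case (a), (b) or (c).

\emph{(a) All $u_i\le4$.} Put $\delta_i=\delta(r_i)=(r_i-2)/\tau$. Then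
\[
\Gamma=\sum_i\bigl(8u_i-u_i^2-k_1\delta_i-k_2\delta_i^2\bigr)+2\sum_{i<j}\bigl(u_iu_j-k_2\delta_i\delta_j\bigr).
\]
Since $u=(r-2)(r+2)$, we have $u\ge4\tau\delta$, so $u_iu_j\ge16\tau^2\delta_i\delta_j\ge16\kappa^2\delta_i\delta_j$ and the second sum is nonnegative. A term of the first sum equals $(r-2)\chi(r)$ with
\[
\chi(r)=(r+2)(12-r^2)-\frac{k_1}\tau-\frac{k_2(r-2)}{\tau^2}.
\]
Here $\chi''(r)=-6r-4<0$, $\chi(2)=32-k_1/\tau>0$, and $\chi(2\sqrt2)=8(\sqrt2+1)-16/\tau=0$. So $\chi>0$ on $[2,2\sqrt2)$. Thus $\Gamma\ge0$, with strict inequality if some $r_i$ lies in $(2,2\sqrt2)$. This also proves the last statement of the lemma.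

In the other two cases we use that $k_1H+k_2H^2=16H+k_2H(H-1)$ is increasing in $H\ge0$.

\emph{(b) $u_1=4+v$ with $v=u_2+u_3\le4$.} The triangle has a right angle, so $S=4(4+u_2)(4+u_3)-48\ge16+16v$. Using $\delta\le u/(4\tau)$ again, $H\le1+\frac v4+\frac v{4\tau}\le1+0.56v\le3.24$. Hence
\[
k_1H+k_2H^2\le16+8.96\,v+1.15\cdot3.24\cdot0.56\,v\le16+11.1\,v\le S .
\]

\emph{(c) Exactly $k\ge1$ coordinates equal $8$ and the others lie in $[0,4]$.} Then $H\le3+k$. If $k=1$, say $u_1=8$, then $v=u_2+u_3\ge4$ because $u\in Q$, and $(u_2-u_3)^2\le4v$, so $S=24v-(u_2-u_3)^2\ge20v\ge80$, while $k_1H+k_2H^2\le64+12k_2<78$. If $k=2$, then $S=128+40u_3-u_3^2\ge128$, while $80+20k_2<103$. If $k=3$, then $S=384$, while $96+30k_2<131$.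
\end{proof}

\begin{proposition}\label{prop:area}
Let $X$ be saturated and not collinear. Then $q\ge B+\ell+2\Delta+\Lambda$. The inequality is strict if
\begin{itemize}
\item[(i)] some edge of $K$ with $t_e\le1$ is longer than $2$, or
\item[(ii)] some triangle of $K$ has all sides shorter than $2\sqrt2$ and one side longer than $2$.
\end{itemize}
\end{proposition}

\begin{proof}
We use Lemma~\ref{lem:identity}. Since $\kappa<\tau$, we have $\kappa\delta(e)\le\frac\kappa\tau(|e|-2)\le|e|-2$, strictly if $|e|>2$. So the sum over edges is nonnegative, and positive in case (i). In each tree of the forest, the root has surplus at least $\kappa\sum\eta(r_i)$ by Lemma~\ref{lem:root}, and the subtree attached to the side $r_i$, if any, has total surplus at least $-\kappa\eta(r_i)$ by Lemma~\ref{lem:subtree}. So each tree has nonnegative total surplus. A triangle as in (ii) is acute by \eqref{eq:third} and has no child, so it is a tree by itself, with positive surplus.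
\end{proof}

\section{From small stretch to a lattice polygon}\label{sec:rigid}

We now turn a packing with small $\Delta$ and $\Lambda$ into a Groemer packing. We begin with a fact that will also be used in Section~\ref{sec:minimizers}.

\begin{lemma}\label{lem:tiles}
If a convex set $P$ is the union of a finite nonempty family of tiles, then $P$ is a convex polygon with vertices in $L$ and sides parallel to edges of $L$, and $L\cap P$ is the set of vertices of the tiles of the family.
\end{lemma}

\begin{proof}
An extreme point of $P$ is an extreme point of any tile of the family that contains it, hence a lattice point. So $P$ is a polygon with vertices in $L$. The interior of a tile is either contained in $P$ or disjoint from it, so it does not meet $\partial P$; each side of $P$ is covered by finitely many edges of tiles and therefore lies on a lattice line. A lattice point of $P$ lies in a tile of the family, and the only lattice points of a tile are its vertices.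
\end{proof}

\begin{proposition}\label{prop:rigid}
Let $X$ be saturated and not collinear, with $\ell=0$, $\Delta\le\frac12$ and $\Lambda\le1$. Then there is a Groemer packing of $n$ disks with $p=B$ whose contact graph is isomorphic to $G(X)$. In particular, if $B=\omega(n)$, it is a Wegner packing.
\end{proposition}

The plan is to declare every triangle of $K$ equilateral and lay the triangles out in the plane one after another. This is consistent if six triangles meet at each inner vertex, and the result is convex if at most three meet at each boundary vertex. The bound on $\Delta$ controls the angles of the triangles of $K$; it cannot be dropped, since the pentagon with its center is saturated and has $\ell=\Lambda=0$, but its graph has an inner vertex with five triangles. The bound on $\Lambda$ ensures that the collapse has not cut deep notches into $C$.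

\begin{proof}
Since $\ell=0$, the edges of $K$ are exactly those of $G$, and $b_K=B$ by \eqref{eq:euler}. By \eqref{eq:third} the angles of the triangles of $K$ are less than $90^\circ$, and by Lemma~\ref{lem:angle} they are at least $60^\circ-30^\circ\Delta\ge45^\circ$.

\medskip\noindent\emph{Step 1: marginal triangles are flat.} For $T\in\mathcal M$ we have $\lambda(T)\le\kappa\Lambda<0.268$. The lower bound $2\sin\psi-4+4\cos(\psi/2)$ of Lemma~\ref{lem:lambda} is concave on $[0^\circ,90^\circ]$, exceeds $0.48$ at $15^\circ$ and exceeds $0.82$ at $90^\circ$, so it exceeds $0.48$ between these values. Hence $\psi<15^\circ$: the obtuse angle of a marginal triangle exceeds $165^\circ$.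

\medskip\noindent\emph{Step 2: gaps are wide.} Let $x\in X$. As $K$ is connected, it has an edge at $x$. The edges of $K$ at $x$ cut a small disk around $x$ into sectors (a single sector of $360^\circ$ if there is one edge). A triangle of $K$ at $x$ has both its sides at $x$ in $K$ and no edge between them, so it fills a sector. The sectors not filled in this way are called \emph{gaps}; every Delaunay triangle at $x$ that lies in a gap is marginal. We claim that every gap has angle greater than $165^\circ$.

If $x\in\partial C$, the directions at $x$ that point out of $C$ form an open arc of at least $180^\circ$ containing no edge, so they lie in one sector, of angle at least $180^\circ$. Any other gap is filled near $x$ by consecutive marginal triangles $T_1,\dots,T_k$, $k\ge1$, separated by $k-1$ Delaunay edges at $x$. Suppose that no $T_i$ has its obtuse angle at $x$. Then each $e(T_i)$ is a side of $T_i$ at $x$. It was removed, so it is not one of the edges of $K$ bounding the gap; it is one of the $k-1$ separating edges. But the $k$ edges $e(T_i)$ are distinct, a contradiction. So some $T_i$ has an angle greater than $165^\circ$ at $x$.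

\medskip\noindent\emph{Step 3: types of vertices.} We show that each $x\in X$ is of one of three types:
\begin{itemize}
\item[(I)] $x$ lies in no triangle of $K$ and has one or two edges;
\item[(II)] $x$ has one gap and lies in one, two or three consecutive triangles of $K$;
\item[(III)] $x$ has no gap and lies in six triangles of $K$.
\end{itemize}
Three gaps do not fit around $x$. Two gaps leave less than $30^\circ$, too little for a triangle, so $x$ has two sectors and is of type (I). Suppose there is one gap. If there is no triangle, $x$ has one edge. Otherwise the triangles are consecutive and their angles add up to less than $195^\circ$. For four consecutive triangles, each edge at $x$ bounds at most two of the angles, so Lemma~\ref{lem:angle} gives a total of at least $240^\circ-60^\circ\Delta\ge210^\circ$. So $x$ is of type (II). Suppose there is no gap and $d$ triangles surround $x$, with angles $\alpha_1,\dots,\alpha_d$. In the same way $360^\circ\ge60^\circ d-60^\circ\Delta\ge60^\circ d-30^\circ$, so $d\le6$. For the opposite bound let $t_i<2\sqrt2$ be the side opposite $\alpha_i$. The function $4\sin(\alpha/2)-2$ is concave, with values $0$ at $60^\circ$ and $\tau$ at $90^\circ$.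 So for $60^\circ\le\alpha_i<90^\circ$, \eqref{eq:third} gives $\delta(t_i)\ge(\alpha_i-60^\circ)/30^\circ$, and for $\alpha_i<60^\circ$ this holds because the right side is negative. The opposite sides are distinct edges of $G$, so $360^\circ-60^\circ d\le30^\circ\Delta\le15^\circ$, and $d\ge6$.

At a vertex of type (II) or (III) every edge lies in a triangle. An edge at a vertex of type (I) lies in none, so its other end is of type (I) as well. Hence, if one vertex has type (I), all do by connectedness. Then $K$ is a connected graph with $n-1$ edges and degrees at most $2$, that is, a path; $B=b_K=2(n-1)$, and the row of $n$ touching disks has the required properties. From now on all vertices have type (II) or (III). Then $t_e\in\{1,2\}$ for all edges, and exactly $b_K=B$ edges have $t_e=1$.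

\medskip\noindent\emph{Step 4: the developing map.} A \emph{placement} of a triangle $T$ of $K$ is an orientation-preserving affine bijection $\iota$ of $T$ onto a tile. Let $T,T'$ share the edge $e$. For each placement $\iota$ of $T$ there is exactly one placement $\iota'$ of $T'$ that agrees with $\iota$ on $e$: as $T$ and $T'$ lie on opposite sides of $e$, the orientation forces $\iota'(T')$ to be the other tile at $\iota(e)$. We call $\iota$ and $\iota'$ \emph{matched}; matching is a bijection between the placements of $T$ and of $T'$. We want placements of all triangles that are matched along all common edges. The obstruction is that a closed chain of adjacent triangles might return with a different placement, and a covering argument removes it.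

Take a copy $(T,\iota)$ of $T$ for each triangle $T$ and each placement $\iota$, glue matched copies along their common edge, and let $\widetilde K\to K$ be the resulting space with its projection. Let $z\in K$, and let $T_1,\dots,T_k$ be the triangles containing $z$, in order around $z$. By Step 3, consecutive ones share an edge through $z$, and $k\le6$. A placement $\iota_1$ of $T_1$ determines matched placements $\iota_2,\dots,\iota_k$, whose images are consecutive, hence distinct, tiles around the point $\iota_1(z)$. If $z$ is a vertex of type (III), then $T_6$ and $T_1$ also share an edge; since six tiles go exactly once around a lattice point, $\iota_6$ and $\iota_1$ give this edge the same image and are matched. Therefore the preimage of a small neighborhood $U$ of $z$ is a disjoint union of copies of $U$, one for each $\iota_1$, and $\widetilde K\to K$ is a covering. A connected covering of a simply connected, locally path-connected space is a homeomorphism, and $K$ is simply connected because it is contractible. So a component of $\widetilde K$ contains exactly one copy $(T,\iota_T)$ of each $T$, and the maps $\iota_T$ fit together to a continuous map $d\colon K\to\mathbb R^2$.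

\medskip\noindent\emph{Step 5: $d$ is injective and $d(K)$ is convex.} A priori the layout could overlap itself far away. We rule this out by passing from local to global convexity along shortest paths. For $u,v\in K$ let $\operatorname{dist}_K(u,v)$ be the infimum of the lengths of $d\circ\gamma$ over all curves $\gamma$ in $K$ from $u$ to $v$. Then $\operatorname{dist}_K(u,v)\ge|d(u)-d(v)|$.

Let $z\in K$ and let $T_1,\dots,T_k$ be as in Step 4. For small $\rho>0$, the points of $T_1\cup\dots\cup T_k$ whose image is at distance less than $\rho$ from $d(z)$ form an open neighborhood $N_z$ of $z$, and $d$ maps $N_z$ homeomorphically onto a disk, a half-disk, or a circular sector of angle $60^\circ$ or $120^\circ$. These sets are \emph{convex}; here we use that a vertex of type (II) lies in at most three triangles. For $u,v\in N_z$ the segment from $d(u)$ to $d(v)$ lies in $d(N_z)$ and lifts to a curve in $N_z$, so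
\begin{equation}\label{eq:local}
\operatorname{dist}_K(u,v)=|d(u)-d(v)|\qquad(u,v\in N_z).
\end{equation}
A curve from $z$ that leaves $N_z$ has length at least $\rho$. So $N_z$ is the open $\rho$-ball about $z$ for $\operatorname{dist}_K$, and $\operatorname{dist}_K$ is a metric that induces the topology of the compact space $K$; by \eqref{eq:local}, the length of a curve $\gamma$ in this metric is the length of $d\circ\gamma$.

In a compact metric space in which the distance is the infimum of lengths of curves, any two points $u,v$ at distance $s$ are joined by a shortest path, that is, a curve $\gamma\colon[0,s]\to K$ with $\operatorname{dist}_K(\gamma(a),\gamma(b))=|a-b|$ for all $a,b$; this follows from the Arzel\`a--Ascoli theorem. By \eqref{eq:local}, $|d\gamma(a)-d\gamma(b)|=|a-b|$ for $a,b$ near any given parameter. By the equality case of the triangle inequality in the plane, $d\circ\gamma$ is locally affine with unit speed. Its velocity is locally constant, hence constant, and $d\circ\gamma$ is a segment of length $s$. Thus $|d(u)-d(v)|=\operatorname{dist}_K(u,v)$ for all $u,v\in K$, the map $d$ is injective, and $P=d(K)$ contains the segment between any two of its points.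

\medskip\noindent\emph{Step 6: counting.} By Lemma~\ref{lem:tiles}, $P$ is a polygon as in the definition of a Groemer packing, and $L\cap P=d(X)$ has $n$ points. The boundary of $P$ is covered by images of edges of $K$. If $t_e=2$, there are tiles of $P$ on both sides of $d(e)$, so the open segment $d(e)$ is interior to $P$. If $t_e=1$, the second tile at $d(e)$ does not belong to $P$, for if it were $d(T')$, injectivity would give $e\subset T'$; so $d(e)\subset\partial P$. Hence $\operatorname{per}(P)=2B$ and $p=B$. Edges of $K$ are mapped to segments of length $2$. Conversely, two points of $L\cap P$ at distance $2$ span an edge of the tiling that lies in $P$ by convexity; its midpoint lies in some $d(T)$, and then it is a side of $d(T)$. So $d$ maps the graph of edges of $K$, which is $G$, isomorphically onto the contact graph of $L\cap P$.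
\end{proof}

\section{The lower bound and the gap}\label{sec:proofs}

Let $X$ be a packing of $n\ge2$ points and $\omega=\omega(n)$. There are three kinds of packings.

\emph{Collinear.} The segment $C$ has length at least $2(n-1)$, so $\Phi(C)\ge4(n-1)$ and, since $4-2\sqrt3=2\kappa$,
\begin{equation}\label{eq:col}
q(X)\ge2(n-1)\ge\omega .
\end{equation}
The second inequality holds because $(2n+1)^2-(12n-3)=4(n-1)^2\ge0$. The first is an equality only for the row of touching disks.

\emph{Not collinear, saturated.} Propositions~\ref{prop:count} and~\ref{prop:area} give
\begin{equation}\label{eq:sat}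
q(X)\ge B+\ell+2\Delta+\Lambda,\qquad B+\Delta\ge\omega,
\end{equation}
and in particular $q(X)\ge\omega$.

\emph{Not collinear, not saturated.} Add points of $C$ at distance at least $2$ from all earlier points as long as possible. Since $C$ is bounded, this ends with a saturated packing $Y\supset X$ with the same convex hull and $m>n$ points. By \eqref{eq:q}, the previous case, and $2\sqrt3/\kappa>12$,
\begin{equation}\label{eq:nonsat}
q(X)=q(Y)+\frac{2\sqrt3}\kappa\,(m-n)\ge\omega(m)+12\ge\omega+12 .
\end{equation}

So $q(X)\ge\omega(n)$ for every packing, which is Theorem~\ref{thm:wegner}. Applied to Groemer packings it gives $g(n)\ge\omega(n)$. With Theorem~\ref{thm:br} we obtain: $g(n)=\omega(n)$ if a Wegner packing exists, and $g(n)=\omega(n)+1$ otherwise.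

\begin{proof}[Proof of Theorem~\ref{thm:gap}]
Let $q(X)<\omega+1$. If $X$ is collinear, \eqref{eq:col} gives $\omega\le2(n-1)<\omega+1$, so $2(n-1)=\omega$ and the row of touching disks is a Wegner packing. Otherwise $X$ is saturated by \eqref{eq:nonsat}. By \eqref{eq:sat}, the integer $B$ is at most $\omega$, and
\[
\omega+1>B+\ell+2\Delta\ge B+\ell+2(\omega-B)=2\omega-B+\ell ,
\]
so $B\ge\omega+\ell$. Hence $B=\omega$ and $\ell=0$, and then \eqref{eq:sat} gives $2\Delta+\Lambda<1$. Proposition~\ref{prop:rigid} yields a Wegner packing with contact graph isomorphic to $G(X)$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]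
If a Wegner packing of $n$ disks exists, then $q(X)\ge\omega=g(n)$. If not, Theorem~\ref{thm:gap} gives $q(X)\ge\omega+1=g(n)$. Groemer packings of minimal perimeter have $q=g(n)$, so the minimum of $q$ exists and equals $g(n)$. The statements on $A(D_n)$ follow from \eqref{eq:q}.
\end{proof}

\section{The minimizers}\label{sec:minimizers}

When $g(n)=\omega+1$, the two inequalities \eqref{eq:sat} leave one unit of slack, which could be spent on stretch, on marginal triangles, on one long edge, or on one extra edge of $G$. The proof of Theorem~\ref{thm:class} excludes these possibilities in turn.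

\begin{proof}[Proof of Theorem~\ref{thm:class}]
Groemer packings of minimal perimeter have $q=p=g(n)$. Conversely, let $q(X)=g(n)\in\{\omega,\omega+1\}$. It suffices to show that $X$ is a Groemer packing, for then $p=q(X)=g(n)$. If $X$ is collinear, then $g(n)=q(X)\ge2(n-1)\ge g(n)$, so equality holds in the first inequality of \eqref{eq:col} and $X$ is a row of touching disks. Otherwise $X$ is saturated by \eqref{eq:nonsat}. We note that any two triangles of a triangulation of $C$ are joined by a chain of triangles in which consecutive ones share a side: follow a segment between interior points of the two triangles that avoids the vertices.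

\medskip\noindent$(*)$ \emph{If $\ell=\Delta=\Lambda=0$, then $X$ is a Groemer packing.} Indeed, $\Lambda=0$ means that $K$ triangulates $C$, and $\ell=\Delta=0$ means that all edges have length $2$. Place $L$ so that one triangle is a tile. An equilateral triangle that shares a side with a tile and does not overlap it is a tile, so all triangles are tiles. Lemma~\ref{lem:tiles} applies to $P=C$ and gives $X=L\cap C$.

\medskip\noindent\emph{Case $g(n)=\omega$.} By \eqref{eq:sat}, $B+\ell+2\Delta+\Lambda\le\omega\le B+\Delta$, so $\ell=\Delta=\Lambda=0$ and $(*)$ applies.

\medskip\noindent\emph{Case $g(n)=\omega+1$.} No Wegner packing of $n$ disks exists. By \eqref{eq:sat},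
\begin{equation}\label{eq:slack}
B+\ell+2\Delta+\Lambda\le\omega+1,\qquad \Delta\ge\omega-B .
\end{equation}
Hence $B\le\omega+1$, and $\omega+1\ge B+\ell+2(\omega-B)$ gives $B\ge\omega-1+\ell$. Four subcases remain.

\emph{$B=\omega+1$.} Then $\ell=\Delta=\Lambda=0$ and $(*)$ applies.

\emph{$B=\omega$, $\ell=0$.} Then $2\Delta+\Lambda\le1$, and Proposition~\ref{prop:rigid} gives a Wegner packing, a contradiction.

\emph{$B=\omega-1$.} Then $\ell=0$, and \eqref{eq:slack} gives $\Delta\ge1$ and $2\Delta+\Lambda\le2$. So $\Delta=1$, $\Lambda=0$, and equality holds in Proposition~\ref{prop:area}. All edges of $K$ are shorter than $2\sqrt2$, and since $\Delta>0$, one of them is longer than $2$. As $K$ triangulates $C$, this edge lies in a triangle, and part (ii) of Proposition~\ref{prop:area} gives strict inequality, a contradiction.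

\emph{$B=\omega$, $\ell=1$.} Then $\Delta=\Lambda=0$ and equality holds in Proposition~\ref{prop:area}. The complex $K$ triangulates $C$, and all edges have length $2$ except one edge $e$ of length $c\ge2\sqrt2$. By part (i) of Proposition~\ref{prop:area}, $e$ does not lie on $\partial C$. The two triangles at $e$ have sides $2,2,c$ and the same angle $\gamma\ge90^\circ$ opposite $e$. If $\gamma>90^\circ$, each is the parent of the other, and Lemma~\ref{lem:parent} says that $\gamma$ is acute. So $\gamma=90^\circ$, the two triangles form a square of side $2$, and all other triangles are equilateral. This is the equality case met in Example~\ref{ex:rhombus}, and it is excluded by angles. If a vertex of the square lies in $k$ equilateral triangles, the angle sum there is $90^\circ+60^\circ k\ne360^\circ$. So the vertex lies on $\partial C$, the angle sum is at most $180^\circ$, and $k\le1$. Let $xyz$ be an equilateral triangle attached to the side $xy$ of the square. A second triangle at $xz$ would be another equilateral triangle at $x$, so $xz\subset\partial C$, and for the same reason at $y$, $yz\subset\partial C$. Thus chains of adjacent triangles starting in the square end after one equilateral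 triangle, and there are no triangles other than those attached to the square. Each attached triangle uses two vertices of the square and each vertex is used at most once, so at most two are attached and $4\le n\le6$. For these $n$ Wegner packings were listed in Section~\ref{sec:intro}, a contradiction.

In all cases that can occur, $X$ is a Groemer packing.
\end{proof}

\begin{thebibliography}{1}

\bibitem{Book}
Printed mathematics book in which the problem is posed; see Theorem 4.3.1 (Wegner) and Lemma 4.3.2 (B\"or\"oczky Jr.--Ruzsa).

\end{thebibliography}
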